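
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}{Lemma}[section]
\newtheorem{proposition}[lemma]{Proposition}
\theoremstyle{definition}
\newtheorem{definition}[lemma]{Definition}

\title{A finite axiomatization of the modal logic of pairs\\ differing in at most one coordinate}


\begin{abstract}
Let $\overline H$ be the relation ``equal, or different in exactly one coordinate'' on the set $\omega^n$ of
$n$-tuples of natural numbers. The question is whether for some $n\ge 2$ the unimodal logic of the frame
$(\omega^n,\overline H)$ is finitely axiomatizable. We show that it is for $n=2$. The axioms are Sahlqvist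
formulas which say that every small tree of points can be placed in a grid, so that rows and columns cross where they
should. We also classify the rooted frames of this logic: up to replacing points by clusters of
indistinguishable points, they are the full grids $A\times B$ and the grids $A\times A$ folded along the diagonal.
\end{abstract}

\section{Introduction}

\subsection{The question}

For a set $A$ and an index set $I$ let $A^I$ be the set of all functions from $I$ to $A$. For $f,g\in A^I$ write
$f\,\overline H\,g$ if $f$ and $g$ differ in at most one coordinate, that is, $|\{i\in I: f(i)\ne g(i)\}|\le 1$.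
As usual $n=\{0,\dots,n-1\}$, so $(\omega^n,\overline H)$ is a frame on $n$-tuples of natural numbers.
For a Kripke frame $F=(W,R)$ let $Log(F)$ be the set of formulas in the propositional language with one box $\Box$
(and $\Diamond=\neg\Box\neg$) that are valid in $F$. It is a normal modal logic. A normal modal logic is \emph{finitely
axiomatizable} if it is the smallest normal modal logic containing some finite set of formulas, i.e., if it is
generated from finitely many axioms over $\mathbf K$ by modus ponens, uniform substitution and necessitation.

On $\omega^1$ the relation $\overline H$ is universal, so $Log(\omega^1,\overline H)=\mathbf{S5}$, the logic of all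
equivalence relations. At the other extreme, it is known that for every infinite $I$ and every $A$ with
$|A|>1$ the logic $Log(A^I,\overline H)$ is $\mathbf{TB}$, the logic of all reflexive symmetric frames, and that
\[
\mathbf{S5}=Log(\omega,\omega\times\omega)\supsetneq Log(\omega^2,\overline H)\supsetneq Log(\omega^3,\overline H)
\supsetneq\cdots\supsetneq Log(2^\omega,\overline H)=\mathbf{TB}.
\]
(These facts are background; the proofs below do not use them.) Both ends of the chain have short finite axiom systems;
for instance, $\mathbf{TB}$ is axiomatized by $\Box p\to p$ and $p\to\Box\Diamond p$. The question concerns the logics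
strictly between:
\begin{center}
\emph{Is $Log(\omega^n,\overline H)$ finitely axiomatizable for some $n\ge2$?}
\end{center}
The answer is yes, and $n=2$ already works. We claim nothing about $n\ge3$.

\subsection{What makes the plane difficult}

Think of $\omega^2$ as an infinite matrix. A \emph{row} consists of the points with a given first coordinate, a
\emph{column} of the points with a given second coordinate. Two points are related iff they lie in a
common row or in a common column. With one modality for rows and another for columns we would be in the bimodal product logic
$\mathbf{S5}\times\mathbf{S5}$. Here, however, $\Box\varphi$ means $\Box_1\varphi\wedge\Box_2\varphi$: the box sees only the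
union of two equivalence relations and has to recover the two parts. In some frames of the logic there is no global
division into rows and columns, as the following example shows.

For a nonempty set $A$ let $Sym^2(A)$ be the frame of all nonempty subsets of $A$ with at most two elements, two
subsets being related iff they intersect. The map $A^2\to Sym^2(A)$, $(x,y)\mapsto\{x,y\}$, folds the grid
along its diagonal. The points $(x,y')$ and $(x',y)$ related to $(x,y)$ are mapped exactly onto the sets that meet
$\{x,y\}$. Hence this map is a p-morphism (the definition is recalled in Section~\ref{sec:axioms}), and $Sym^2(\omega)$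
validates $Log(\omega^2,\overline H)$. The row $\{x\}\times A$ and the column $A\times\{x\}$ are folded onto the single
``line'' of all sets containing $x$. Every two lines cross. So if $|A|\ge3$, the lines cannot be divided into
pairwise disjoint ``rows'' and pairwise disjoint ``columns'': among three lines, two would be of the same kind, but they cross.
Moreover, each line also crosses itself at the point $\{x\}$, and only one line passes through $\{x\}$.
The smallest nontrivial instance of folding is $A=\{0,1\}$: here $Sym^2(A)$ is the reflexive path $\{0\}-\{0,1\}-\{1\}$,
obtained by folding the $2\times2$ grid.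

Finally, formulas cannot count, so the crossing of two lines may consist of several indistinguishable points.
Formally, a \emph{blow-up} of a frame replaces each point $u$ by a nonempty set $D_u$ (these sets being pairwise disjoint). All points
of $D_u$ are related to all points of $D_{u'}$ if $u,u'$ are related, and to none of them otherwise. For nonempty $A,B$ let
$A\boxtimes B$ be the frame on $A\times B$ in which two points are related iff they agree in at least one coordinate.

\subsection{Results}

\begin{theorem}\label{thm:main}
Let $\Lambda$ be the normal modal logic axiomatized over $\mathbf K$ by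
\[
p\to\Diamond p,\qquad p\to\Box\Diamond p,\qquad \Diamond\Diamond\Diamond p\to\Diamond\Diamond p
\]
and by the formulas $\xi_T$ of Definition~\ref{def:axioms}, one for each isomorphism type of rooted trees $T$ with
at most $25$ nodes. Then $\Lambda=Log(\omega^2,\overline H)$. Hence $Log(\omega^2,\overline H)$ is finitely axiomatizable.
\end{theorem}

\begin{theorem}\label{thm:frames}
For a rooted Kripke frame $F$ the following are equivalent:
\begin{enumerate}
\item[(a)] $F\models Log(\omega^2,\overline H)$;
\item[(b)] $F\models\Lambda$;
\item[(c)] $F$ is a blow-up of some $A\boxtimes B$ or of some $Sym^2(A)$;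
\item[(d)] $F$ is a p-morphic image of $(\kappa^2,\overline H)$ for some infinite cardinal $\kappa$.
\end{enumerate}
\end{theorem}

The plan is as follows. A formula built from variables by $\wedge$ and $\Diamond$ can describe a finite tree of points. The axiom
$\xi_T$ says that any such tree can be placed in a finite grid in such a way that unrelated points do not share a row or
column, and that every occupied row crosses every occupied column. These axioms hold in $\omega^2$ and
are canonical, so it remains to analyze their rooted frames. In Section~\ref{sec:nbhd} we split the neighborhood of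
a point into two cliques, in Section~\ref{sec:lines} we show that these cliques behave like lines, and in
Section~\ref{sec:cross} we show that lines cross. Section~\ref{sec:end} concludes (b)$\Rightarrow$(c), unfolds the
frames back into a grid, and proves both theorems.

\section{Trees of points and their placements}\label{sec:axioms}

\subsection{Conventions}

A frame $F=(W,R)$ is \emph{rooted} if some point reaches every point by a finite number of $R$-steps. A map
$f:W\to W'$ between frames $(W,R)$, $(W',R')$ is a \emph{p-morphism} if $f$ maps the set of $R$-successors of $u$
exactly onto the set of $R'$-successors of $f(u)$, for every $u\in W$. If $f$ is also surjective, then $(W',R')$ is a \emph{p-morphic image} of $(W,R)$,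
and every formula valid in $(W,R)$ is valid in $(W',R')$. A point-generated subframe of a frame validates every formula
that the frame validates.

For a reflexive symmetric relation $\sim$ on a set $F$, $x\in F$ and $X\subseteq F$, we put
\[
N(x)=\{y\in F:x\sim y\},\qquad N(X)=\bigcap_{x\in X}N(x).
\]
A larger $X$ gives a smaller $N(X)$. A \emph{clique} is a set of pairwise related points. Trees are finite and rooted. A \emph{drawing} of a tree $T$ in $F$ is a
family $(x_t)_{t\in T}$ of points of $F$ such that $x_s\sim x_t$ whenever $s,t$ are adjacent in $T$. Different nodes may
be drawn at the same point. Two points of a grid are \emph{collinear} if they share a coordinate; in particular, a point is collinear with itself.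

\subsection{Two small trees by hand}\label{sec:small}

\emph{Three leaves.} In $\omega^2$ any two points in the row of $z$ are related, and so are any two points in the column of $z$.
Hence among three points related to $z$ two are related. This property excludes the reflexive star with three pairwise unrelated
leaves.

\emph{A rectangle.} Consider in $\omega^2$ points $z\sim a\sim e$ and $z\sim b\sim f$ with $a\not\sim b$,
$e\not\sim z$, $f\not\sim z$; see Figure~\ref{fig:rect}. As $a\not\sim b$, the points $a$ and $b$ lie on different lines through $z$, say $a$ in
its row and $b$ in its column. The point $e$ lies on a line with $a$, but not in the row of $a$, because that row contains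
$z$. So $e$ is in the column of $a$. In the same way $f$ is in the row of $b$. Let $q$ be the crossing of the row of $b$ and the
column of $a$. It is related to $a,e,b,f$, and any point related to $q$ lies in one of these two
lines and hence is related to both $b$ and $f$, or to both $a$ and $e$. So
\begin{equation}\label{eq:rect}
\text{there is } q\in N(\{a,e,b,f\})\quad\text{with}\quad N(q)\subseteq N(\{a,e\})\cup N(\{b,f\}).
\end{equation}
This last statement mentions neither rows nor columns. It fails in the reflexive pentagon with points $z,a,e,f,b$ in this cyclic order:
there $N(a)\cap N(b)=\{z\}$ and $z\not\sim e$. The pentagon nevertheless validates the first three axioms of $\Lambda$, as any two of its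
points are at distance at most $2$. Without the inclusion for $N(q)$, \eqref{eq:rect} would say nothing about frames with a point
related to all points.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\draw[gray] (-0.3,2)--(4.3,2);
\draw[gray] (-0.3,0)--(4.3,0);
\draw[gray] (0.4,-0.6)--(0.4,2.6);
\draw[gray] (3.4,-0.6)--(3.4,2.6);
\fill (0.4,2) circle (2pt) node[above left] {$z$};
\fill (3.4,2) circle (2pt) node[above right] {$a$};
\fill (3.4,1) circle (2pt) node[right] {$e$};
\fill (0.4,0) circle (2pt) node[below left] {$b$};
\fill (1.9,0) circle (2pt) node[below] {$f$};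
\draw[fill=white] (3.4,0) circle (2.5pt) node[below right] {$q$};
\end{tikzpicture}
\caption{Rows are horizontal, columns vertical. If $z\sim a\sim e$, $z\sim b\sim f$ and $a\not\sim b$, $e\not\sim z$,
$f\not\sim z$, then the position of the five black points is forced (up to exchanging rows and columns, and up to the
place of $e$ and $f$ on their lines), and $q$ is the fourth corner of the rectangle.}
\label{fig:rect}
\end{figure}

To express the rectangle property by a formula we remove the negative hypotheses, because we want an antecedent built from
variables by $\wedge$ and $\Diamond$ only, and a positive consequent; such an implication is a Sahlqvist formula. We move the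
hypotheses to the conclusion: one of $a\sim b$, $z\sim e$, $z\sim f$ holds, or $q$
exists. In $\omega^2$ any two points are joined by two steps, so $\Diamond\Diamond$ means ``somewhere'', and we obtain
\begin{multline*}
p_z\wedge\Diamond(p_a\wedge\Diamond p_e)\wedge\Diamond(p_b\wedge\Diamond p_f)\to
\Diamond\Diamond(p_a\wedge\Diamond p_b)\vee\Diamond\Diamond(p_z\wedge\Diamond p_e)\vee\Diamond\Diamond(p_z\wedge\Diamond p_f)\\
\vee\Diamond\Diamond\bigl(\Diamond p_a\wedge\Diamond p_e\wedge\Diamond p_b\wedge\Diamond p_f\wedge
\Box((\Diamond p_a\wedge\Diamond p_e)\vee(\Diamond p_b\wedge\Diamond p_f))\bigr).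
\end{multline*}
The axioms do this uniformly for every tree. Their conclusion lists all ways in which the tree can lie in a grid and,
for each of them, all related pairs and all crossings.

\subsection{The axioms}

\begin{definition}\label{def:axioms}
Let $T$ be a tree with $m$ nodes. A \emph{placement} of $T$ is a map $\pi:T\to m\times m$ sending adjacent nodes to
collinear points. The set $Pl(T)$ of placements is finite. Given $\pi$, call nodes $s,t$ \emph{collinear} if $\pi(s),\pi(t)$ are, and let
$\mathrm{row}(s)$, respectively $\mathrm{col}(s)$, be the set of nodes $t$ such that $\pi(t)$ and $\pi(s)$ have the same first,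
respectively second, coordinate.

Take distinct variables $p_t$ $(t\in T)$ and put $\delta_t=p_t\wedge\bigwedge\{\Diamond\delta_c: c\text{ a child of }t\}$. For a
placement $\pi$ let $\gamma_\pi$ be
\[
\bigwedge_{s,t\ \mathrm{collinear}}\!\!\Diamond\Diamond(p_s\wedge\Diamond p_t)\ \wedge
\bigwedge_{s,t\in T}\Diamond\Diamond\Bigl(\bigwedge_{r\in \mathrm{row}(s)\cup \mathrm{col}(t)}\!\!\Diamond p_r\ \wedge\
\Box\bigl(\bigwedge_{r\in \mathrm{row}(s)}\!\Diamond p_r\ \vee\bigwedge_{r\in \mathrm{col}(t)}\!\Diamond p_r\bigr)\Bigr).
\]
Finally, $\xi_T$ is the formula $\delta_{\mathrm{root}}\to\bigvee_{\pi\in Pl(T)}\gamma_\pi$.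
\end{definition}

Up to isomorphism there are finitely many trees with at most $25$ nodes, so $\Lambda$ has finitely many axioms.

\begin{proposition}[Soundness]\label{prop:sound}
$\Lambda\subseteq Log(\omega^2,\overline H)$.
\end{proposition}

\begin{proof}
The frame is reflexive and symmetric, and any two of its points are joined by two steps, so the first three axioms hold.
Let $T$ have $m$ nodes and suppose that $\delta_{\mathrm{root}}$ is true at some point under some valuation. Choosing witnesses
from the root downwards, we obtain points $\pi'(t)\in\omega^2$ such that $p_t$ is true at $\pi'(t)$ and adjacent nodes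
go to collinear points. At most $m$ first and at most $m$ second coordinates occur. Renaming the first
coordinates injectively by elements of $m$, and likewise the second ones, we get a placement $\pi$ with the same rows, columns and
collinear pairs as $\pi'$. We check $\gamma_\pi$, reading $\Diamond\Diamond$ as ``somewhere''.

If $s,t$ are collinear, then $p_s\wedge\Diamond p_t$ is true at $\pi'(s)$. For arbitrary $s,t$ let $q$ be the point with
the first coordinate of $\pi'(s)$ and the second coordinate of $\pi'(t)$. It is related to every $\pi'(r)$ with
$r\in\mathrm{row}(s)\cup\mathrm{col}(t)$. A point $w$ related to $q$ shares its first coordinate with $q$, and is then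
related to every $\pi'(r)$ with $r\in\mathrm{row}(s)$, or it shares its second coordinate with $q$, and is then related
to every $\pi'(r)$ with $r\in\mathrm{col}(t)$. So the second group of conjuncts holds with witness $q$.
\end{proof}

\subsection{What the axioms say about a frame}

\begin{proposition}\label{prop:star}
Let $F=(F,\sim)$ be a rooted frame validating $\Lambda$. Then $\sim$ is reflexive and symmetric, and any two points of $F$ are joined by two
steps. For every drawing $(x_t)_{t\in T}$ in $F$ of a tree $T$ with at most $25$ nodes there is a placement of $T$ such
that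
\begin{enumerate}
\item[(P1)] if $s,t\in T$ are collinear, then $x_s\sim x_t$;
\item[(P2)] for all $s,t\in T$, putting $X=\{x_r:r\in\mathrm{row}(s)\}$ and $Y=\{x_r:r\in\mathrm{col}(t)\}$, there is $q\in F$
with $q\in N(X)\cap N(Y)$ and $N(q)\subseteq N(X)\cup N(Y)$.
\end{enumerate}
\end{proposition}

\begin{proof}
Validity of $p\to\Diamond p$ means reflexivity and validity of $p\to\Box\Diamond p$ means symmetry. If $y$ is reached from $x$ in three steps, then
$\Diamond\Diamond\Diamond p\to\Diamond\Diamond p$ under the valuation $p\mapsto\{y\}$ shows that $y$ is reached from $x$ in two steps. Since $F$ is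
rooted and $\sim$ is symmetric and reflexive, any two points are joined by a walk of length at least $2$, which can be shortened to length $2$.

Evaluate $\xi_T$ at $x_{\mathrm{root}}$ under the valuation $p_t\mapsto\{x_t\}$. The antecedent is true, so some
$\gamma_\pi$ is true. As $p_s\wedge\Diamond p_t$ can be true only at $x_s$, and only if $x_s\sim x_t$, the first group of conjuncts
gives (P1). As $\Diamond p_r$ is true exactly on $N(x_r)$, the second group gives (P2).
\end{proof}

Given a drawing, we shall always take a placement as in Proposition~\ref{prop:star}. Conditions (P1) and (P2) are invariant under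
exchanging the two coordinates of the placement, which justifies ``without loss of generality'' choices between rows and columns.
When we use (P2) we name only some nodes of $\mathrm{row}(s)$ and $\mathrm{col}(t)$, drawn in $X'\subseteq X$ and $Y'\subseteq Y$. This is enough,
since $N(X)\subseteq N(X')$ and $N(Y)\subseteq N(Y')$. Condition (P1) is mostly used through two rules.

\smallskip
\noindent\textbf{Switch rule.} \emph{Let $s,t$ be adjacent nodes. If $\mathrm{row}(t)$ contains a node $r$ with $x_r\not\sim x_s$,
then $s\in\mathrm{col}(t)$. If $\mathrm{col}(t)$ contains such a node, then $s\in\mathrm{row}(t)$.}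

\smallskip
\noindent Indeed, $s$ and $t$ are collinear because they are adjacent, and by (P1) $s$ does not share with $r$ the line that $r$ shares with $t$.

\smallskip
\noindent\textbf{Star rule.} \emph{If $u_0,v_0$ are children of $z_0$ with $x_{u_0}\not\sim x_{v_0}$, then one of
$u_0,v_0$ lies in $\mathrm{row}(z_0)\setminus\mathrm{col}(z_0)$ and the other in
$\mathrm{col}(z_0)\setminus\mathrm{row}(z_0)$.}

\smallskip
\noindent Indeed, both are collinear with $z_0$ but not with each other. So neither has the position of $z_0$, each shares exactly one
coordinate with $z_0$, and they do not share the same one. Consequently, if consecutive members of a sequence of at least two children of $z_0$ are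
drawn at unrelated points, then the members of the sequence lie alternately in $\mathrm{row}(z_0)\setminus\mathrm{col}(z_0)$ and
$\mathrm{col}(z_0)\setminus\mathrm{row}(z_0)$.

\subsection{Canonicity}

\begin{proposition}\label{prop:canon}
Every formula $\varphi\notin\Lambda$ is refuted in some rooted frame $F\models\Lambda$.
\end{proposition}

\begin{proof}
Each axiom of $\Lambda$ is an implication whose antecedent is built from variables by $\wedge$ and $\Diamond$ and whose
consequent is positive (no negation, no implication). Such formulas are Sahlqvist formulas, and every Sahlqvist formula is canonical,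
i.e., valid in the canonical frame of every normal logic containing it \cite[Thm 4.42]{BRV}. So the
canonical frame of $\Lambda$ validates $\Lambda$. As $\neg\varphi$ is $\Lambda$-consistent, $\varphi$ is refuted at some point
of this frame under the canonical valuation, hence also in the subframe generated by that point.
\end{proof}

\section{Splitting a neighborhood into two cliques}\label{sec:nbhd}

From now to the end of Section~\ref{sec:cross} we fix a rooted frame $F=(F,\sim)$ with $F\models\Lambda$. We name nodes by letters with indices;
a node $a_i$ is drawn at the point $a$. A point may have to be drawn several times: the antecedent of $\xi_T$ describes a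
tree, so a cycle of related points has to be cut open, and its two ends $a_0,a_1$ may be placed at different positions.

Let $z\in F$. Let $C_z$ be the graph with vertex set $N(z)$ whose edges are the pairs $uv$ with $u\not\sim v$. Let $I_z$ be the set
of its isolated vertices and $C_z^\circ=C_z-I_z$. Since $N(z)\subseteq N(d)$ implies $z\sim d$, we have
\[
I_z=\{d\in F:N(z)\subseteq N(d)\}\ni z.
\]
Call $z$ \emph{simplicial} if $N(z)$ is a clique, i.e., if $C_z$ has no edges. In the grid $\omega^2$ no point is simplicial, $I_z=\{z\}$, and $C_z^\circ$
is complete bipartite with classes the row and the column of $z$ (both without $z$). So the lines through $z$ can be read off from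
$C_z$. In folded grids less is true. In $Sym^2(\{0,1,2\})$ at $z=\{0,1\}$ the graph $C_z^\circ$ is the path
$\{0,2\},\{1\},\{0\},\{1,2\}$. It is still connected and bipartite, so it still has unique color
classes, but the related pair $\{0,2\}\sim\{1,2\}$ belongs to different classes. Our first aim is to show that, for every
non-simplicial $z$, the graph $C_z^\circ$ is connected and bipartite.

\begin{lemma}\label{lem:odd}
$C_z$ has no closed walk of odd length at most $9$.
\end{lemma}

\begin{proof}
Let $w_0,w_1,\dots,w_{k-1},w_0$ be such a walk; $k\ge3$, since $C_z$ has no loops. Draw the star with root at $z$ and with $k$ leaves at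
$w_0,\dots,w_{k-1}$; it has at most $10$ nodes. Cyclically consecutive leaves are drawn at unrelated points, so by the star rule they lie
alternately in $\mathrm{row}(z_0)\setminus\mathrm{col}(z_0)$ and $\mathrm{col}(z_0)\setminus\mathrm{row}(z_0)$. This is
impossible around a cycle of odd length.
\end{proof}

This excludes only odd closed walks of bounded length. To exclude all of them we need short distances in $C_z^\circ$, and these come from
crossing points. The idea of the next lemma is to draw $a$ and $c$ a second time, on a column that crosses the row of $z_0$. Then every
point related to the crossing point is related to both $a$ and $c$, so the crossing point itself is unrelated to $b$ and $d$.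

\begin{lemma}\label{lem:bridge}
Let $ab$ and $cd$ be edges of $C_z$ with $a\sim c$ and $a\sim d$. Then there is $q\in N(z)$ with $q\not\sim b$ and ($q\not\sim c$ or $q\not\sim d$).
\end{lemma}

\begin{proof}
Let $T$ consist of the root $z_0$, its children $a_0,b_0,c_0,d_0$, and the two branches
\[
d_0 - a_1 - c_1,\qquad c_0 - a_2 - d_2
\]
(so $a_1$ is a child of $d_0$, and so on). This is a drawing, because $a\sim c$ and $a\sim d$. By the star rule we may assume $a_0\in\mathrm{row}(z_0)$ and
$b_0\in\mathrm{col}(z_0)$, and one of $c_0,d_0$ is in $\mathrm{row}(z_0)$, the other in $\mathrm{col}(z_0)$.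

\emph{Case 1: $c_0\in\mathrm{row}(z_0)$ and $d_0\in\mathrm{col}(z_0)$} (Figure~\ref{fig:bridge}). The set $\mathrm{col}(d_0)=\mathrm{col}(z_0)$
contains $b_0$, and $a\not\sim b$; by the switch rule, $a_1\in\mathrm{row}(d_0)$. Now $\mathrm{row}(a_1)=\mathrm{row}(d_0)$ contains
$d_0$, and $c\not\sim d$; so $c_1\in\mathrm{col}(a_1)$. Apply (P2) to $\mathrm{row}(z_0)\ni z_0,a_0,c_0$ and
$\mathrm{col}(a_1)\ni a_1,c_1$. We get $q\sim z$ with
\[
N(q)\subseteq N(\{z,a,c\})\cup N(\{a,c\})=N(a)\cap N(c).
\]
As $b\notin N(a)$ and $d\notin N(c)$, we have $q\not\sim b$ and $q\not\sim d$.

\emph{Case 2: $d_0\in\mathrm{row}(z_0)$ and $c_0\in\mathrm{col}(z_0)$.} The other branch does the same with $c$ and $d$ exchanged.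
Since $b_0\in\mathrm{col}(z_0)=\mathrm{col}(c_0)$ and $a\not\sim b$, we have $a_2\in\mathrm{row}(c_0)$. Since $c_0\in\mathrm{row}(a_2)$ and $d\not\sim c$, we have $d_2\in\mathrm{col}(a_2)$.
Applying (P2) to $\mathrm{row}(z_0)\ni z_0,a_0,d_0$ and $\mathrm{col}(a_2)\ni a_2,d_2$ we get $q\sim z$ with $N(q)\subseteq N(a)\cap N(d)$, so
$q\not\sim b$ and $q\not\sim c$.
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\draw[gray] (-0.6,3)--(5,3);
\draw[gray] (-0.6,1)--(5,1);
\draw[gray] (0,0.5)--(0,3.5);
\draw[gray] (4,0.5)--(4,3.5);
\fill (0,3) circle (2pt) node[above left] {$z_0$};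
\fill (1.2,3) circle (2pt) node[above] {$a_0$};
\fill (2.4,3) circle (2pt) node[above] {$c_0$};
\fill (0,2) circle (2pt) node[left] {$b_0$};
\fill (0,1) circle (2pt) node[below left] {$d_0$};
\fill (4,1) circle (2pt) node[below right] {$a_1$};
\fill (4,2) circle (2pt) node[right] {$c_1$};
\draw[fill=white] (4,3) circle (2.5pt) node[above right] {$q$};
\end{tikzpicture}
\caption{Case 1 of Lemma~\ref{lem:bridge}. Node $a_1$ leaves the column of $d_0$ because of $b_0$, and $c_1$ leaves the
row of $a_1$ because of $d_0$. Each of the two lines through $q$ then contains a node drawn at $a$ and a node drawn at $c$,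
so every point related to $q$ is related to $a$ and to $c$. (Some positions may coincide.)}
\label{fig:bridge}
\end{figure}

\begin{lemma}\label{lem:bip}
If $z$ is not simplicial, then $C_z^\circ$ is connected, of diameter at most $4$, and bipartite. Hence any two vertices of the same
color class have even distance at most $4$, and any two vertices of different classes have odd distance at most $3$.
\end{lemma}

\begin{proof}
Let $u,w$ be vertices of $C_z^\circ$ with $C_z$-neighbors $u',w'$ respectively. If $u\not\sim w$ or $u\not\sim w'$, their distance is at most $2$.
Otherwise Lemma~\ref{lem:bridge} with $(a,b,c,d)=(u,u',w,w')$ gives a vertex $q$ for which $u,u',q,w$ or $u,u',q,w',w$ is a walk in $C_z^\circ$. So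
$C_z^\circ$ is connected of diameter at most $4$.

Fix a vertex $v$. If every edge joins vertices whose distances from $v$ have different parity, then $C_z^\circ$ is bipartite. Otherwise
some edge $xy$ joins vertices whose distances from $v$ have the same parity. These distances differ by at most $1$, so both are equal to some $k\le4$. Going
from $v$ to $x$, along $xy$, and back to $v$ is a closed walk of odd length $2k+1\le9$, contradicting Lemma~\ref{lem:odd}.
\end{proof}

The isolated vertices of $C_z$ will have to lie on both lines through $z$. The next lemma says that, for non-simplicial $z$, they are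
indistinguishable from $z$. The hypothesis on $z$ is needed: in $Sym^2(\{0,1\})$ the point $z=\{0\}$ is simplicial and
$N(\{0\})\subsetneq N(\{0,1\})$.

\begin{lemma}\label{lem:twin}
If $z$ is not simplicial and $N(z)\subseteq N(y)$, then $N(y)=N(z)$.
\end{lemma}

\begin{proof}
Suppose $g\in N(y)\setminus N(z)$. Note that $y\sim z$. We show that every edge of $C_z$ has an end related to $g$, and then
use crossing points to construct an edge for which this fails.

\emph{Claim. For all $a,b\in N(z)$ with $a\not\sim b$ at least one of the following holds:}
\begin{enumerate}
\item[($\alpha$)] \emph{$b\sim g$, and there is $q\in N(z)$ with $N(q)\subseteq N(z)\cap N(b)$;}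
\item[($\beta$)] \emph{$a\sim g$, and there is $q\in N(z)$ with $N(q)\subseteq N(z)\cap N(a)$.}
\end{enumerate}

Let $T$ have root $z_0$ with children $a_0,b_0,y_0$; let $y_0$ have children $g_0,a_1,b_1$, let $b_1$ have the child $z_1$ and let $a_1$ have
the child $z_2$. This is a drawing since $a,b\in N(z)\subseteq N(y)$. By the star rule we may assume $a_0\in\mathrm{row}(z_0)$ and
$b_0\in\mathrm{col}(z_0)$. The child $y_0$ is collinear with $z_0$.

Let $y_0\in\mathrm{row}(z_0)$. Then $\mathrm{row}(y_0)=\mathrm{row}(z_0)$ contains $a_0$ and $z_0$. As $b\not\sim a$ and $g\not\sim z$, the switch rule gives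
$b_1,g_0\in\mathrm{col}(y_0)$, and $b\sim g$ by (P1). Now $\mathrm{col}(b_1)=\mathrm{col}(y_0)$ contains $g_0$, and $z\not\sim g$, so
$z_1\in\mathrm{row}(b_1)$. Applying (P2) to $\mathrm{row}(b_1)\ni b_1,z_1$ and $\mathrm{col}(z_0)\ni z_0,b_0$ we get ($\alpha$).

Let $y_0\in\mathrm{col}(z_0)$. Then $\mathrm{col}(y_0)=\mathrm{col}(z_0)$ contains $b_0$ and $z_0$. As $a\not\sim b$ and $g\not\sim z$, we get
$a_1,g_0\in\mathrm{row}(y_0)$ and $a\sim g$. Now $\mathrm{row}(a_1)=\mathrm{row}(y_0)$ contains $g_0$, so $z_2\in\mathrm{col}(a_1)$. Applying (P2) to
$\mathrm{row}(z_0)\ni z_0,a_0$ and $\mathrm{col}(a_1)\ni a_1,z_2$ we get ($\beta$). This proves the claim.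

In ($\alpha$) we have $q\not\sim g$, because $g\notin N(z)$, and $q\not\sim a$, because $a\notin N(b)$. In ($\beta$), likewise,
$q\not\sim g$ and $q\not\sim b$.

As $z$ is not simplicial, $C_z$ has an edge $ab$. Exchanging $a$ and $b$ exchanges ($\alpha$) and ($\beta$), so we may assume that ($\alpha$)
holds, with $q$. Then $aq$ is an edge of $C_z$. Apply the claim to the pair $(a,q)$ in place of $(a,b)$. As $q\not\sim g$, it is ($\beta$) that holds,
and we get $q'\in N(z)$ with $q'\not\sim g$ and $q'\not\sim q$. Now $q'q$ is an edge of $C_z$ with both ends unrelated to $g$,
so neither ($\alpha$) nor ($\beta$) can hold for it, a contradiction.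
\end{proof}

\section{Lines}\label{sec:lines}

If $z$ is simplicial, put $\mathcal L(z)=\{N(z)\}$. If not, let $A_z,B_z$ be the two color classes of $C_z^\circ$. They are nonempty and, up to
order, unique by Lemma~\ref{lem:bip}. Put
\[
\mathcal L(z)=\{A_z\cup I_z,\;B_z\cup I_z\}.
\]
Thus $\mathcal L(z)$ has one or two elements, depends only on $N(z)$, satisfies $N(z)=\bigcup\mathcal L(z)$, and
all its members contain $z$. Members of $\mathcal L=\bigcup_{z\in F}\mathcal L(z)$ are called \emph{lines}.

\emph{Every line is a maximal clique.} Let $P\in\mathcal L(z)$. It is a clique: if $z$ is simplicial this is clear, and otherwise a color class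
is independent in $C_z$, and elements of $I_z$ are isolated. Let $w$ be related to all points of $P$. Then $w\in N(z)$, as $z\in P$. If $z$ is
simplicial, this means $w\in P$. If, say, $P=A_z\cup I_z$, then $w\notin B_z$, since each vertex in $B_z$ has a $C_z$-neighbor in $A_z$; so $w\in P$.

A line is defined from one of its points, and it must be a line from the viewpoint of its other points as well. If $P$ is to be one of the
cliques covering $N(y)$, then the rest of $N(y)$ must be a clique. This is the next lemma.

\begin{lemma}\label{lem:rest}
If $P\in\mathcal L(z)$ and $y\in P$, then $N(y)\setminus P$ is a clique.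
\end{lemma}

\begin{proof}
\emph{Simplicial $z$.} Then $P=N(z)$. If $g,g'\in N(y)\setminus N(z)$ were unrelated, then $z,g,g'$ would be a triangle in $C_y$,
contradicting Lemma~\ref{lem:odd}.

\emph{Non-simplicial $z$.} We may assume $P=A_z\cup I_z$. If $y\in I_z$, then $N(y)=N(z)$ by Lemma~\ref{lem:twin}, and $N(z)\setminus P=B_z$ is a
clique.

Let $y\in A_z$, and suppose that $g,g'\in N(y)\setminus P$ are unrelated. They are not both in $N(z)$, because $N(z)\setminus P=B_z$ is a clique; say
$g'\not\sim z$. By Lemma~\ref{lem:odd}, $z,g,g'$ is not a triangle in $C_y$, so $g\sim z$, and hence $g\in B_z$. The vertices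
$y\in A_z$ and $g\in B_z$ are related, so their distance in $C_z^\circ$ is odd, at most $3$, and not $1$. Hence
there is a path $y,b,q,g$ in $C_z^\circ$. We use it to force both $g$ and $g'$ into the same line through $y$.

Draw the tree with root $z_0$, children $y_0,b_0,q_0$ of the root, and two children $g_1,g'_1$ of $y_0$, drawn at $g$ and $g'$. As $y\not\sim b\not\sim q$,
by the star rule we may assume $y_0,q_0\in\mathrm{row}(z_0)$. Thus $\mathrm{row}(y_0)=\mathrm{row}(z_0)$ contains $q_0$ and $z_0$. As $g\not\sim q$
and $g'\not\sim z$, the switch rule gives $g_1,g_1'\in\mathrm{col}(y_0)$. By (P1), $g\sim g'$, a contradiction.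
\end{proof}

\begin{lemma}\label{lem:inc}
For $x\in F$ and $P\in\mathcal L$ we have $x\in P$ iff $P\in\mathcal L(x)$.
\end{lemma}

\begin{proof}
Members of $\mathcal L(x)$ contain $x$. Conversely, let $x\in P$; then $P\subseteq N(x)$. If $x$ is simplicial, the clique $N(x)$
equals the maximal clique $P$, so $P\in\mathcal L(x)$. Let $x$ be non-simplicial. Elements of $I_x$ are related to all of
$N(x)\supseteq P$, so $I_x\subseteq P$ by maximality of $P$. Hence $P\setminus I_x$ and $N(x)\setminus P$ partition the vertex set of
$C_x^\circ$. Both are cliques of $F$ (Lemma~\ref{lem:rest} for the second), i.e., independent sets in $C_x^\circ$. A connected bipartite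
graph with an edge has only one partition into two independent sets. So $P\setminus I_x$ is a color class and $P\in\mathcal L(x)$.
\end{proof}

Consequently:
\begin{enumerate}
\item[(L1)] $x\sim y$ iff $x,y$ lie on a common line. (If $x\sim y$, then $x\in N(y)=\bigcup\mathcal L(y)$. Lines are cliques.)
\item[(L2)] If $h\ne k$ are lines and $c\in h\cap k$, then $\mathcal L(c)=\{h,k\}$ and $N(c)=h\cup k$.
\item[(L3)] If $N(x)=N(y)$, then $\mathcal L(x)=\mathcal L(y)$.
\end{enumerate}
When we write $\mathcal L(x)=\{h,k\}$ below, $h=k$ is allowed.

\section{Lines cross}\label{sec:cross}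

Now we close rectangles as in Section~\ref{sec:small}. If $a$ is on $h_0$ and $h_1$, $z$ on $h_1$ and $h_2$, and $b$ on $h_2$ and $h_3$, then
$h_0$ and $h_3$ should cross at a fourth corner $q$. Two difficulties did not show up in $\omega^2$.

First, we have to describe $h_0$ as $N(X)$ for a small set $X\ni a$. In $\omega^2$ the set $X=\{a,e\}$ with $a,e\in h_0$ distinct is enough, but not in folded grids:
in $Sym^2(\{0,1,2\})$ the point $\{1,2\}$ is related to both $\{0,1\}$ and $\{0,2\}$ without being on the line of the sets containing $0$. We shall
see that two additional points always suffice. Secondly, the switch rule forces a node drawn at $e\in h_0$ off the line of $a_0$ and $z_0$ only with the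
help of a node on that line drawn at a point unrelated to $e$. In Section~\ref{sec:small} this was $z$ itself, but now $z\sim e$ is
possible. So we use some other $r_e\in h_1$ with $r_e\not\sim e$, and a walk in $C_z$ makes sure that the node for $r_e$ is placed on the same line
through $z_0$ as the node for $a$. This leads to trees with as many as $25$ nodes; all other trees used have at most $10$.

\begin{lemma}\label{lem:rect}
If $\mathcal L(a)=\{h_0,h_1\}$, $\mathcal L(z)=\{h_1,h_2\}$ and $\mathcal L(b)=\{h_2,h_3\}$, then there is $q\in F$ with
$\mathcal L(q)=\{h_0,h_3\}$.
\end{lemma}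

\begin{proof}
If $h_0=h_2$ take $q=b$, and if $h_1=h_3$ take $q=a$. So let $h_0\ne h_2$ and $h_1\ne h_3$.

\medskip
\noindent\emph{Case I: $h_1\ne h_2$.} Then $z$ is not simplicial; say $h_1=A_z\cup I_z$ and $h_2=B_z\cup I_z$. If $a\in I_z$, then
$N(a)=N(z)$ by Lemma~\ref{lem:twin}, so $\mathcal L(a)=\{h_1,h_2\}$ by (L3) and $h_0=h_2$, which is excluded. So $a\in A_z$. If
$b\in I_z$, then $\mathcal L(b)=\{h_1,h_2\}$ and $h_3=h_1$, which is excluded. So $b\in B_z$.

\emph{Claim: there is $S\subseteq h_0\setminus h_1$ with $|S|\le2$ and $N(\{a\}\cup S)=h_0$.} If $h_0=h_1$, then $N(a)=h_0$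
and $S=\emptyset$ works. Let $h_0\ne h_1$. As both are maximal cliques, there is $e_1\in h_0\setminus h_1$. Let
$\mathcal L(e_1)=\{h_0,k\}$; then $k\ne h_1$. We have
\[
N(a)\cap N(e_1)=(h_0\cup h_1)\cap(h_0\cup k)=h_0\cup(h_1\cap k).
\]
If $h_1\cap k\subseteq h_0$, take $S=\{e_1\}$. Otherwise choose $c\in(h_1\cap k)\setminus h_0$. By maximality of $h_0$ some $e_2\in h_0$ is
unrelated to $c$; in particular $e_2\notin h_1$, since $c\in h_1$. As $h_1\ne k$, (L2) shows that all points of $h_1\cap k$ have the same
neighborhood $h_1\cup k=N(c)$, so none of them is related to $e_2$. Since $h_0\subseteq N(e_2)$, we get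
$N(\{a,e_1,e_2\})=h_0$, and $S=\{e_1,e_2\}$ works. This proves the claim.

The same argument with $b,h_3,h_2$ in place of $a,h_0,h_1$ gives $S'\subseteq h_3\setminus h_2$ with $|S'|\le2$ and $N(\{b\}\cup S')=h_3$.

\emph{Witnesses.} For $e\in S$ choose $r_e\in h_1$ with $r_e\not\sim e$. This is possible as $e\notin h_1$ and $h_1$ is a maximal clique. If
$r_e\in I_z$, then $N(r_e)=N(z)$ by Lemma~\ref{lem:twin}, and we replace $r_e$ by $z$. So $r_e\in A_z\cup\{z\}$. In the same way choose $s_f\in B_z\cup\{z\}$
with $s_f\not\sim f$ for each $f\in S'$.

\emph{The tree.} By Lemma~\ref{lem:bip} there is a walk in $C_z^\circ$ that starts at $a$ and successively visits those $r_e$ that differ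
from $z$ (at most two, all in $A_z$), then $b$, then those $s_f$ that differ from $z$ (at most two, all in $B_z$). With at most $4$ steps between points of the same
class and at most $3$ between points of different classes, it has at most $4+4+3+4+4=19$ steps, i.e., at most $20$ vertex occurrences. Let $T$
have root $z_0$ and one child of the root for each vertex occurrence, drawn at that vertex. Let $a_0$ be one of the children drawn at $a$
and $b_0$ one of those drawn at $b$. Give $a_0$ a child drawn at $e$ for each $e\in S$, and give $b_0$ a child drawn at $f$ for each $f\in S'$. This is a drawing, since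
$\{a\}\cup S\subseteq h_0$ and $\{b\}\cup S'\subseteq h_3$ are cliques, and $|T|\le1+20+4=25$.

\emph{The placement.} Consecutive vertices of the walk are unrelated and lie alternately in $A_z$ and $B_z$. By the star rule we may assume that all
children of $z_0$ drawn in $A_z$ lie in $\mathrm{row}(z_0)$ and all those drawn in $B_z$ lie in $\mathrm{col}(z_0)$. For $e\in S$,
$\mathrm{row}(a_0)=\mathrm{row}(z_0)$ contains a node drawn at $r_e\not\sim e$, namely a child of the root or $z_0$ itself. By the switch rule,
the node for $e$ is in $\mathrm{col}(a_0)$. For $f\in S'$, $\mathrm{col}(b_0)=\mathrm{col}(z_0)$ contains a node drawn at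
$s_f\not\sim f$, so the node for $f$ is in $\mathrm{row}(b_0)$. Now (P2) for $\mathrm{row}(b_0)$ and $\mathrm{col}(a_0)$ gives $q$ with
\[
q\in N(\{b\}\cup S')\cap N(\{a\}\cup S)=h_3\cap h_0,\qquad N(q)\subseteq h_3\cup h_0.
\]
If $h_0\ne h_3$, then $\mathcal L(q)=\{h_0,h_3\}$ by (L2). If $h_0=h_3$, then $h_0\subseteq N(q)\subseteq h_0$, so $N(q)=h_0$ is a
clique, $q$ is simplicial, and $\mathcal L(q)=\{h_0\}$. (In the present proof the inclusion for $N(q)$ is needed only if $h_0=h_3$: it produces the points at which
a line crosses itself.)

\medskip
\noindent\emph{Case II: $h_1=h_2=:h$.} Then $h_0\ne h\ne h_3$. Pick $e\in h_0\setminus h$, with $\mathcal L(e)=\{h_0,k\}$; so $k\ne h$.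
The lemma is already proved whenever the two middle lines are distinct. Apply it to the points $z,a,e$ and the lines $h,h,h_0,k$ (middle lines $h\ne h_0$): there is $c$ with
$\mathcal L(c)=\{h,k\}$. Apply it to the points $e,c,b$ and the lines $h_0,k,h,h_3$ (middle lines $k\ne h$): there is $q$
with $\mathcal L(q)=\{h_0,h_3\}$.
\end{proof}

For $P,Q\in\mathcal L$ put $D(P,Q)=D(Q,P)=\{x\in F:\mathcal L(x)=\{P,Q\}\}$. Every $x\in F$ is in $D(P,Q)$ for exactly one set $\{P,Q\}$ of
one or two lines. To see which of the sets $D(P,Q)$ are nonempty we use the graph $\mathbf H$ with vertex set $\mathcal L$ in which $P,Q$ (possibly equal) are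
adjacent iff $D(P,Q)\ne\emptyset$. Loops are allowed.

\begin{lemma}\label{lem:struct}
There are nonempty $\mathcal P,\mathcal Q\subseteq\mathcal L$, either disjoint with $\mathcal P\cup\mathcal Q=\mathcal L$ or with
$\mathcal P=\mathcal Q=\mathcal L$, such that the sets $D(P,Q)$ with $P\in\mathcal P$, $Q\in\mathcal Q$ are nonempty and cover $F$.
\end{lemma}

\begin{proof}
\emph{$\mathbf H$ is connected and has an edge.} Any point of $F$ gives an edge (or loop). Given lines $h,k$, choose $x\in h$, $y\in k$ and a path from $x$ to
$y$ in $F$. Consecutive points on the path share a line by (L1), and two lines through the same point are equal or adjacent in $\mathbf H$ by (L2). So $h$ and $k$ are joined by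
a walk in $\mathbf H$.

\emph{The ends of any walk of odd length in $\mathbf H$ are adjacent.} For length $1$ this is clear, and for length $3$ it is Lemma~\ref{lem:rect}. In a longer walk replace the first three steps by
one step and use induction.

If $\mathbf H$ is bipartite (in particular, without loops), let $\mathcal P,\mathcal Q$ be its two sides; they are nonempty since $\mathbf H$ has an edge. Any
$P\in\mathcal P$ and $Q\in\mathcal Q$ are joined by a walk, necessarily of odd length, so they are adjacent.

If $\mathbf H$ is not bipartite, it has a closed walk of odd length (possibly a loop). Any two vertices, equal or not, are joined by a walk through a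
vertex of this closed walk. Inserting the closed walk once, if necessary, we make the length odd. So any two vertices, equal or not, are adjacent, and we
put $\mathcal P=\mathcal Q=\mathcal L$.

In both cases each $\mathcal L(x)$ is an edge or loop of $\mathbf H$, hence of the form $\{P,Q\}$ with $P\in\mathcal P$ and $Q\in\mathcal Q$.
\end{proof}

\section{Back to the grid}\label{sec:end}

\begin{lemma}\label{lem:unfold}
Let $F$ be a nonempty frame, $\mathcal P,\mathcal Q$ nonempty sets and $D(P,Q)$ $(P\in\mathcal P,\,Q\in\mathcal Q)$ nonempty sets of points covering $F$
such that, whenever $x\in D(P,Q)$, the set of successors of $x$ is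
\[
\bigcup_{Q'\in\mathcal Q}D(P,Q')\ \cup\bigcup_{P'\in\mathcal P}D(P',Q).
\]
Then $F$ is a p-morphic image of $(\kappa^2,\overline H)$ for some infinite cardinal $\kappa$.
\end{lemma}

\begin{proof}
We replace each row index $P$ and each column index $Q$ by many copies. Then we have to distribute the points of $D(P,Q)$ over the copies of
$(P,Q)$ so that every copy of row $P$ and every copy of column $Q$ meets all of $D(P,Q)$. A group table does this. Let
$\kappa\ge|F|,|\mathcal P|,|\mathcal Q|$ be an infinite cardinal, $G$ an abelian group of cardinality $\kappa$ (say, a direct sum of $\kappa$ copies of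
$\mathbb Z$), and $g_{P,Q}:G\to D(P,Q)$ surjections. Define
\[
f:(\mathcal P\times G)\times(\mathcal Q\times G)\to F,\qquad f\bigl((P,\alpha),(Q,\beta)\bigr)=g_{P,Q}(\alpha+\beta).
\]
Let $u=((P,\alpha),(Q,\beta))$. The points with first coordinate $(P,\alpha)$ are mapped onto $\bigcup_{Q'}D(P,Q')$, because $\beta'\mapsto\alpha+\beta'$
is a bijection of $G$. The points with second coordinate $(Q,\beta)$ are mapped onto $\bigcup_{P'}D(P',Q)$, because $\alpha'\mapsto\alpha'+\beta$ is a bijection of $G$. So the points differing from $u$ in at
most one coordinate are mapped exactly onto the successors of $f(u)\in D(P,Q)$. Since the $D(P,Q)$ cover $F$, $f$ is a surjective p-morphism. As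
$|\mathcal P\times G|=|\mathcal Q\times G|=\kappa$, its domain is isomorphic to $(\kappa^2,\overline H)$.
\end{proof}

It is known that, for each $n<\omega$, $Log(\omega^n,\overline H)$ is the logic of the class of all frames $(A^n,\overline H)$ with $|A|>1$. We need only the following
part of this fact and include a proof.

\begin{lemma}\label{lem:LS}
$Log(\omega^2,\overline H)\subseteq Log(\kappa^2,\overline H)$ for every infinite cardinal $\kappa$.
\end{lemma}

\begin{proof}
Let $\varphi$ be refuted at some point of $\kappa^2$ under a valuation $V$. Choose a countably infinite $A_0\subseteq\kappa$ containing the coordinates of this point. Given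
a countable $A_i$, for each point $u\in A_i^2$ and each subformula $\Box\psi$ of $\varphi$ (with $\Diamond$ written as $\neg\Box\neg$) that is false at
$u$, choose a point $v\in\kappa^2$ with $u\,\overline H\,v$ at which $\psi$ is false. Let $A_{i+1}$ be $A_i$ together with the coordinates of all chosen points. The set
$A=\bigcup_iA_i$ is countably infinite. By induction, each subformula of $\varphi$ has the same truth value at each point of $A^2$ in $(A^2,\overline H)$
under the restriction of $V$ as in $(\kappa^2,\overline H)$ under $V$; for $\Box\psi$ the chosen witnesses are in $A^2$. So $\varphi$ is refuted in $(A^2,\overline H)\cong(\omega^2,\overline H)$.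
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:frames}]
(a)$\Rightarrow$(b) is Proposition~\ref{prop:sound}.

(b)$\Rightarrow$(c). Let $F$ be rooted with $F\models\Lambda$, and take $\mathcal P,\mathcal Q$ from Lemma~\ref{lem:struct}. By (L1) two points are
related iff they share a line, and by Lemma~\ref{lem:inc} the lines through a point of $D(P,Q)$ are exactly $P$ and $Q$. If $\mathcal P\cap\mathcal Q=\emptyset$, the
sets $D(P,Q)$ with $P\in\mathcal P$, $Q\in\mathcal Q$ are pairwise disjoint, and points of $D(P,Q)$ and $D(P',Q')$ share a line iff $P=P'$ or $Q=Q'$. So $F$ is the blow-up of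
$\mathcal P\boxtimes\mathcal Q$ with the set $D(P,Q)$ at $(P,Q)$. If $\mathcal P=\mathcal Q=\mathcal L$, the sets $D(P,Q)$ belonging to different
sets $\{P,Q\}$ are disjoint, and points of $D(P,Q)$ and $D(P',Q')$ share a line iff
$\{P,Q\}\cap\{P',Q'\}\ne\emptyset$. So $F$ is the blow-up of $Sym^2(\mathcal L)$ with the set $D(P,Q)$ at $\{P,Q\}$.

(c)$\Rightarrow$(d). For a blow-up of $A\boxtimes B$ apply Lemma~\ref{lem:unfold} with $\mathcal P=A$, $\mathcal Q=B$ and $D(P,Q)=D_{(P,Q)}$: the points
related to $x\in D_{(P,Q)}$ are those of all $D_{(P,Q')}$ and $D_{(P',Q)}$. For a blow-up of $Sym^2(A)$ apply it with $\mathcal P=\mathcal Q=A$ and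
$D(P,Q)=D_{\{P,Q\}}$: the members of $Sym^2(A)$ meeting $\{P,Q\}$ are the sets $\{P,Q'\}$ and $\{P',Q\}$ with $P',Q'\in A$.

(d)$\Rightarrow$(a). By Lemma~\ref{lem:LS}, $(\kappa^2,\overline H)\models Log(\omega^2,\overline H)$, and validity is preserved by p-morphic images.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Proposition~\ref{prop:sound} gives $\Lambda\subseteq Log(\omega^2,\overline H)$. Conversely let $\varphi\notin\Lambda$. By Proposition~\ref{prop:canon},
$\varphi$ is refuted in a rooted frame $F\models\Lambda$. By Theorem~\ref{thm:frames}, $F\models Log(\omega^2,\overline H)$, so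
$\varphi\notin Log(\omega^2,\overline H)$. Hence $\Lambda=Log(\omega^2,\overline H)$, and $\Lambda$ has finitely many axioms.
\end{proof}

\begin{thebibliography}{9}
\bibitem{BRV} Blackburn, de Rijke, Venema, \emph{Modal Logic}.
\end{thebibliography}

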